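# Arveson's distance formula does not survive tensoring two infinite nests

## Three theorems on tensor products of nest algebras

Let $H=\ell^2(\mathbf Z_+)$ with orthonormal basis $\{e_n\}_{n\ge0}$, and let $\mathcal A$ be the algebra of all bounded operators on $H$ that are upper triangular in this basis. Let $\mathcal T_n\subset M_n$ be the upper triangular $n\times n$ matrices. Throughout,
$$c:=\frac{1-\cos(\pi/8)}{4\sqrt{2e}}>0 .$$

**Theorem 1.** $\mathcal A\otimes\mathcal A$ is not hyperreflexive. For every $k\ge 1$ there is a finite rank operator $\tilde T$ on $H\otimes H$ with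
$$d(\tilde T,\mathcal A\otimes\mathcal A)\;\ge\; c\sqrt k\,\sup_{P\in\operatorname{Lat}(\mathcal A\otimes\mathcal A)}\|P^\perp\tilde TP\|\;>\;0 .$$

**Theorem 2.** For $n\ge4$,
$$c\sqrt{\lfloor\log_4 n\rfloor}\;\le\;K(\mathcal T_n\otimes\mathcal T_n)\;\le\;2\lceil\log_2 n\rceil+3 .$$

**Theorem 3.** Let $\mathcal N_1,\mathcal N_2$ be nests on separable Hilbert spaces. Then $\operatorname{Alg}\mathcal N_1\,\bar\otimes\,\operatorname{Alg}\mathcal N_2$ is hyperreflexive if and only if at least one of $\mathcal N_1,\mathcal N_2$ is finite. If one of them is finite with $m$ atoms, the constant is at most $2\lceil\log_2m\rceil+3$.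

Theorem 1 answers a question of Arveson: is $\mathcal A\otimes\mathcal A$ hyperreflexive? In plain words: suppose every invariant subspace of an algebra tells you that an operator $T$ almost leaves it invariant. Must $T$ be close in norm to the algebra, up to a universal factor? For one nest the answer is yes with factor $1$. For $\mathcal A\otimes\mathcal A$ no factor works. Theorem 2 measures the failure in finite dimensions; the two bounds there are of different orders, $\sqrt{\log n}$ and $\log n$, and these notes do not determine the true growth rate. The constant $c$ is about $0.008$: what matters is the growth in $k$, not the size of $c$.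

## Invariance defects and distances

We identify closed subspaces with their orthogonal projections. Inner products are linear in the first variable, $X_{pq}=\langle Xe_q,e_p\rangle$, and $e_pe_q^*$ is the operator sending $e_q$ to $e_p$.

**Definition (nest).** A nest $\mathcal N$ on a Hilbert space is a totally ordered family of closed subspaces that contains $0$ and the whole space and is closed under arbitrary intersections and closed spans. $\operatorname{Alg}\mathcal N$ is the algebra of all bounded operators $X$ with $N^\perp XN=0$ for all $N\in\mathcal N$. For $N\in\mathcal N$, $N\ne0$, let $N_-=\sup\{N'\in\mathcal N:N'<N\}$. When $N\ominus N_-\neq0$ it is called an atom. A nest is finite if it has finitely many members.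

For example, $\mathcal N(\mathbf Z_+)=\{0\}\cup\{\operatorname{span}\{e_0,\dots,e_n\}\}_{n\ge0}\cup\{H\}$ has atoms $\mathbf Ce_n$, and its algebra is $\mathcal A$. The first $n$ basis vectors give a finite nest on $\mathbf C^n$ with $n$ atoms and algebra $\mathcal T_n$. The nest $\{L^2[0,t]\}_{0\le t\le1}$ on $L^2[0,1]$ is infinite and has no atoms.

**Definition (tensor product).** $\mathcal B_1\bar\otimes\mathcal B_2$ is the weak-$*$ closed linear span of the operators $X_1\otimes X_2$ with $X_i\in\mathcal B_i$. In $\mathcal A\otimes\mathcal A$ this closure is understood.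

We use repeatedly that a bounded sequence or net converging strongly also converges weak-$*$.

**Definition (hyperreflexivity).** For a weak-$*$ closed algebra $\mathcal B\subseteq B(K)$, $\operatorname{Lat}\mathcal B$ is the lattice of projections $P$ with $P^\perp XP=0$ for all $X\in\mathcal B$. $\mathcal B$ is hyperreflexive if for some $C<\infty$
$$d(T,\mathcal B)\le C\sup_{P\in\operatorname{Lat}\mathcal B}\|P^\perp TP\|\qquad\text{for every }T\in B(K).$$
The least such $C$ is the hyperreflexivity constant $K(\mathcal B)$.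

The reverse inequality is free: if $X\in\mathcal B$ and $P\in\operatorname{Lat}\mathcal B$, then $\|P^\perp TP\|=\|P^\perp(T-X)P\|\le\|T-X\|$, so
$$\sup_{P\in\operatorname{Lat}\mathcal B}\|P^\perp TP\|\le d(T,\mathcal B).\tag{1}$$

As a small example, take $\mathcal T_2$ and $T=\begin{pmatrix}a&b\\t&d\end{pmatrix}$. The only nontrivial invariant subspace is $\mathbf Ce_0$, and its defect $\|P^\perp TP\|$ is $|t|$. Subtracting $te_1e_0^*$ from $T$ lands in $\mathcal T_2$, so $d(T,\mathcal T_2)=|t|$ too. The general fact, which we take as known, is Arveson's distance formula (W. Arveson, *Interpolation problems in nest algebras*, J. Funct. Anal. 20 (1975)): for every nest,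
$$d(T,\operatorname{Alg}\mathcal N)=\sup_{N\in\mathcal N}\|N^\perp TN\|.\tag{2}$$
The distance is attained: a minimizing sequence in $\operatorname{Alg}\mathcal N$ is bounded, so it has a weak-$*$ cluster point in $\operatorname{Alg}\mathcal N$, and the norm is weak-$*$ lower semicontinuous.

## Matrices supported on an order

**Lemma 4.** Order $\mathbf Z_+^2$ coordinatewise and write $e_p=e_{p_1}\otimes e_{p_2}$. Then
$$\mathcal A\otimes\mathcal A=\{X\in B(H\otimes H):\ X_{pq}=0\text{ unless }p\le q\},$$
and $\operatorname{Lat}(\mathcal A\otimes\mathcal A)$ consists of the coordinate projections onto lower sets of $\mathbf Z_+^2$. The same holds for $\mathcal T_n\otimes\mathcal T_n$ and $\{0,\dots,n-1\}^2$.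

*Proof.* If $X_1,X_2\in\mathcal A$, then $(X_1\otimes X_2)_{pq}=(X_1)_{p_1q_1}(X_2)_{p_2q_2}$ vanishes unless $p\le q$. Matrix entries are weak-$*$ continuous, so "$\subseteq$" follows. Conversely, let $X$ be in the right side and truncate it to $\{0,\dots,N\}^2$. The truncation is a linear combination of the operators $e_pe_q^*=e_{p_1}e_{q_1}^*\otimes e_{p_2}e_{q_2}^*$ with $p\le q$, so it lies in $\mathcal A\otimes\mathcal A$. The truncations are bounded by $\|X\|$ and converge strongly to $X$.

Let $P\in\operatorname{Lat}$. Then $P$ commutes with the self-adjoint elements $e_pe_p^*$ of the algebra, so $P$ is the projection onto the span of $\{e_p:p\in E\}$ for a set $E$. Invariance under $e_pe_q^*$, $p\le q$, says that $q\in E$ implies $p\in E$, so $E$ is a lower set. Conversely, if $E$ is a lower set, $q\in E$, $p\notin E$, then $p\not\le q$, so $X_{pq}=0$ for each $X$ in the algebra. $\square$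

There are many more lower sets than products of nest elements: $\{(0,0),(1,0),(0,1)\}$ is a lower set and not a rectangle. So the lattice we may test with is rich, and it is not obvious in advance that it fails to control the distance.

**Definition (algebra of a finite poset).** For a finite poset $S$, $\operatorname{Alg}S=\{X\in B(\ell^2(S)):X_{xy}=0\text{ unless }x\le y\}$. For a lower set $Z\subseteq S$, $P_Z$ is the coordinate projection onto $\ell^2(Z)$, and
$$\beta_S(T)=\max_Z\|P_Z^\perp TP_Z\|\quad\text{over lower sets }Z.$$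

As in (1), $\beta_S(T)\le d(T,\operatorname{Alg}S)$: if $x\notin Z$, $y\in Z$ then $x\not\le y$, so $P_Z^\perp XP_Z=0$ for $X\in\operatorname{Alg}S$.

**Lemma 5.** Let $S$ be a finite poset and $\iota:S\to\mathbf Z_+^2$ an injection with $x\le y\iff\iota(x)\le\iota(y)$. Let $W:\ell^2(S)\to H\otimes H$ be the isometry $W\delta_x=e_{\iota(x)}$. For $T\in B(\ell^2(S))$ and $\tilde T=WTW^*$,
$$d(\tilde T,\mathcal A\otimes\mathcal A)\ge d(T,\operatorname{Alg}S),\qquad\sup_{P\in\operatorname{Lat}(\mathcal A\otimes\mathcal A)}\|P^\perp\tilde TP\|\le\beta_S(T).$$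
If $\iota(S)\subseteq\{0,\dots,n-1\}^2$, the same holds with $\mathcal T_n\otimes\mathcal T_n$ in place of $\mathcal A\otimes\mathcal A$.

*Proof.* If $b\in\mathcal A\otimes\mathcal A$, then $W^*bW$ has entries $b_{\iota(x)\iota(y)}$, which vanish unless $x\le y$. So $W^*bW\in\operatorname{Alg}S$ and $\|\tilde T-b\|\ge\|W^*(\tilde T-b)W\|=\|T-W^*bW\|\ge d(T,\operatorname{Alg}S)$. If $P$ projects onto the lower set $E$, then $Z=\iota^{-1}(E)$ is a lower set of $S$ and $PW=WP_Z$, so $P^\perp\tilde TP=WP_Z^\perp TP_ZW^*$. The proof for $\mathcal T_n\otimes\mathcal T_n$ is the same. $\square$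

So Theorem 1 reduces to this: find finite posets inside $\mathbf Z_+^2$ and matrices on them with $d/\beta$ unbounded. Let us try the two extreme kinds of subsets.

*Chains.* If $S$ is totally ordered, $\operatorname{Alg}S$ is $\mathcal T_{|S|}$ and (2) gives $d=\beta_S$.

*Antichains.* The set $\{(i,N-1-i):0\le i<N\}$ is an antichain. Here $\operatorname{Alg}S$ is the diagonal matrices, and every subset is a lower set. Average over all diagonal sign matrices $U$: the average of $UTU^*$ is $\operatorname{diag}(T)$, so $\|T-\operatorname{diag}(T)\|\le\max_U\|T-UTU^*\|=\max_U\|TU-UT\|$. With $U=2P-1$ we get $TU-UT=2(TP-PT)=2(P^\perp TP-PTP^\perp)$, whose norm is $2\max(\|P^\perp TP\|,\|PTP^\perp\|)\le2\beta_S(T)$. Hence $d\le2\beta_S$.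

Chains have constant $1$, antichains at most $2$. If $d/\beta$ is to grow, the poset must combine both kinds of behavior.

## Correcting one tensor variable at a time

The sensible first attack is to prove hyperreflexivity by using Arveson's formula twice. Given $T$ with all defects at most $1$, apply (2) to $\mathcal N_1\otimes1$ and write $T=X+Y$ with $\|Y\|\le1$ and $X$ triangular in the first variable. The defects of $X$ along $1\otimes\mathcal N_2$ are at most $2$. Apply (2) to $1\otimes\mathcal N_2$ to get $Y_2$, $\|Y_2\|\le2$, with $X-Y_2$ triangular in the second variable. But $Y_2$ need not be triangular in the first variable, so $X-Y_2$ may have lost what the first step gained. One may delete the lower triangular part of $Y_2$ in the first variable: since $X$ has zero blocks there, $X-Y_2$ remains triangular in the second variable. This deletion can increase the norm: $\frac1{\sqrt2}\begin{pmatrix}1&1\\-1&1\end{pmatrix}$ is unitary, but its upper triangular part $\frac1{\sqrt2}\begin{pmatrix}1&1\\0&1\end{pmatrix}$ has norm $\frac{1+\sqrt5}{2\sqrt2}\approx1.14$.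 This is the point where the attempt breaks.

If the first nest is finite, the attempt can be repaired at a cost depending on the number of atoms. We correct separately on rectangular corners where triangularity in the first variable is automatic. This gives the positive half of Theorem 3.

**Lemma 6.** Let $\mathcal N_2$ be a nest on $H_2$ and $K,K'$ Hilbert spaces.

(i) $B(K,K')\bar\otimes\operatorname{Alg}\mathcal N_2=\{X\in B(K\otimes H_2,K'\otimes H_2):(1\otimes Q^\perp)X(1\otimes Q)=0\ \ \forall Q\in\mathcal N_2\}.$

(ii) For every $X\in B(K\otimes H_2,K'\otimes H_2)$ there is $Y$ with $\|Y\|\le\sup_{Q\in\mathcal N_2}\|(1\otimes Q^\perp)X(1\otimes Q)\|$ and $X-Y\in B(K,K')\bar\otimes\operatorname{Alg}\mathcal N_2$.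

*Proof.* (i) "$\subseteq$" holds for elementary tensors and passes to weak-$*$ limits. Let $X$ be in the right side. Fix orthonormal bases of $K$ and $K'$. Each matrix entry $X_{\alpha\beta}\in B(H_2)$ satisfies $Q^\perp X_{\alpha\beta}Q=0$, so $X_{\alpha\beta}\in\operatorname{Alg}\mathcal N_2$. Compressing $X$ by projections onto finitely many basis vectors of $K,K'$ gives finite sums of (matrix unit)$\,\otimes X_{\alpha\beta}$. These are bounded by $\|X\|$ and converge strongly to $X$.

(ii) Let $\hat X$ on $(K'\oplus K)\otimes H_2$ be the operator with corner $X:K\otimes H_2\to K'\otimes H_2$ and other corners $0$. Apply (2), with the distance attained, to the nest $1\otimes\mathcal N_2$ there: there is $\hat Y$ with $\|\hat Y\|\le\sup_Q\|(1\otimes Q^\perp)\hat X(1\otimes Q)\|=\sup_Q\|(1\otimes Q^\perp)X(1\otimes Q)\|$ and $\hat X-\hat Y\in\operatorname{Alg}(1\otimes\mathcal N_2)$. Let $Y$ be the corner of $\hat Y$ from $K\otimes H_2$ to $K'\otimes H_2$. The projections onto $K'\otimes H_2$ and $K\otimes H_2$ commute with every $1\otimes Q$, so $(1\otimes Q^\perp)(X-Y)(1\otimes Q)=0$.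 Now use (i). $\square$

**Proposition 7.** Let $\mathcal N_1$ be finite with $m$ atoms and $\mathcal N_2$ any nest. Then $\mathcal B=\operatorname{Alg}\mathcal N_1\bar\otimes\operatorname{Alg}\mathcal N_2$ is hyperreflexive with $K(\mathcal B)\le2\lceil\log_2m\rceil+3$.

*Proof.* **Step 1. Block form of $\mathcal B$.** The purpose is to see which corners lie in $\mathcal B$. Let $K_0,\dots,K_{m-1}$ be the atoms of $\mathcal N_1$ in increasing order, with projections $E_0,\dots,E_{m-1}\in\operatorname{Alg}\mathcal N_1$, $\sum E_i=1$. We have $E_i(\operatorname{Alg}\mathcal N_1)E_j=0$ for $i>j$ and $=B(K_j,K_i)$ for $i\le j$. Since $E_i\otimes1\in\mathcal B$ and multiplication by $E_i\otimes1$ is weak-$*$ continuous, $\mathcal B$ consists of the block matrices whose $(i,j)$ block is $0$ for $i>j$ and lies in $B(K_j,K_i)\bar\otimes\operatorname{Alg}\mathcal N_2$ for $i\le j$. More generally, if $L,R$ are sets of indices with $i\le j$ for all $i\in L$, $j\in R$, and $K_L,K_R$ are the sums of the corresponding atoms, then $B(K_R,K_L)\subseteq\operatorname{Alg}\mathcal N_1$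 as a corner, so $B(K_R,K_L)\bar\otimes\operatorname{Alg}\mathcal N_2\subseteq\mathcal B$. This applies to $L=R=\{i\}$ and to $L$ entirely to the left of $R$.

**Step 2. Triangularity in the first variable.** The purpose is to reduce to block upper triangular operators. Let $\sup_{P\in\operatorname{Lat}\mathcal B}\|P^\perp TP\|\le1$; by scaling it suffices to show $d(T,\mathcal B)\le2\lceil\log_2m\rceil+3$. Since $\mathcal N_1\otimes1\subseteq\operatorname{Lat}\mathcal B$, formula (2) gives $T=X+Y$ with $\|Y\|\le1$ and $X$ block upper triangular. Since $1\otimes Q\in\operatorname{Lat}\mathcal B$ for $Q\in\mathcal N_2$,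
$$\|(1\otimes Q^\perp)X(1\otimes Q)\|\le\|(1\otimes Q^\perp)T(1\otimes Q)\|+\|Y\|\le2 .$$

**Step 3. Dyadic splitting.** The purpose is to cut $X$ into few pieces, each a direct sum of corners contained in Step 1. Let $r=\lceil\log_2m\rceil$ and regard the block indices as the subset $\{0,\dots,m-1\}$ of $\{0,\dots,2^r-1\}$. Let $X_0$ be the block diagonal of $X$. For $1\le l\le r$ let
$$X_l=\sum_I(E_{I,\mathrm{left}}\otimes1)\,X\,(E_{I,\mathrm{right}}\otimes1),$$
over dyadic intervals $I=[s2^l,(s+1)2^l)$ with left and right halves; $E_{I,\mathrm{left}},E_{I,\mathrm{right}}$ are the sums of the $E_i$ over the halves. For $i<j$ let $I$ be the smallest dyadic interval containing both. Then $i$ is in its left half, $j$ in its right half, and this happens for no other dyadic interval. Since $X$ is upper triangular, $X=\sum_{l=0}^rX_l$.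

**Step 4. Correcting each piece.** The purpose is to show $d(X_l,\mathcal B)\le2$. Each summand of $X_l$ (for $l=0$, each $(E_i\otimes1)X(E_i\otimes1)$) is a corner whose defects along $1\otimes\mathcal N_2$ are at most $2$, since the corner projections commute with $1\otimes Q$. By Lemma 6(ii) it is within distance $2$ of the corresponding space $B(K_R,K_L)\bar\otimes\operatorname{Alg}\mathcal N_2$, which lies in $\mathcal B$ by Step 1. For fixed $l$ the summands have mutually orthogonal initial spaces and mutually orthogonal final spaces, so the sum of the corrections has norm at most $2$. Hence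
$$d(T,\mathcal B)\le\|Y\|+\sum_{l=0}^rd(X_l,\mathcal B)\le1+2(r+1)=2\lceil\log_2m\rceil+3.\qquad\square$$

With $\mathcal N_1=\mathcal N_2$ the nest of $\mathcal T_n$ and $m=n$, this is the upper bound in Theorem 2. For infinite nests the bound is void, and Theorem 1 says that this is not an artifact of the method.

## A tower of incomparable copies: the posets $S_k$

Now we build posets that alternate incomparability and order. Let $S_k=\{0,1\}^{2k}$, with elements
$$x=(a_k,m_k,a_{k-1},m_{k-1},\dots,a_1,m_1),$$
coordinates listed from most to least significant. Level $l$ means the pair $(a_l,m_l)$. For $x\ne y$ look at the most significant coordinate where they differ. If it is some $m_j$ and $m_j(x)<m_j(y)$, put $x<y$. If it is some $a_j$, then $x,y$ are incomparable.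

To embed $S_k$ in $\mathbf Z_+^2$, let $\le_1$ be the lexicographic order, and $\le_2$ the lexicographic order with the order of every $a_j$ reversed. Both are total. If the leading difference is some $m_j$, the two orders agree; if it is some $a_j$, they disagree. So $x\le y$ if and only if $x\le_1y$ and $x\le_2y$. In particular $\le$ is a partial order, and
$$\iota(x)=(\operatorname{rank}_1(x),\operatorname{rank}_2(x))\in\{0,\dots,4^k-1\}^2$$
satisfies the hypothesis of Lemma 5.

For $k=1$, writing $x=(a,m)$, we get $\iota(0,0)=(0,2)$, $\iota(0,1)=(1,3)$, $\iota(1,0)=(2,0)$, $\iota(1,1)=(3,1)$: two disjoint two-point chains with no relation between them. In $S_k$ each point of $S_1$ is replaced by a copy of $S_{k-1}$.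

Write $\ell^2(S_k)=\bigotimes_lh_l$ with $h_l=\mathbf C^2_a\otimes\mathbf C^2_m$, and let
$$E=1_a\otimes e_1e_0^*$$
on one such factor. $E$ keeps $a$ and moves $m=0$ to $m=1$. Let $E_{(j)}$ denote $E$ acting at level $j$ and the identity elsewhere. Its nonzero entries $(x,y)$ have $x>y$, so they are all forbidden in $\operatorname{Alg}S_k$.

The first candidate for a bad operator is $T^\flat=\sum_{j=1}^kE_{(j)}$, and it fails for an instructive reason. Let $x$ have all $a_j=0$ and all $m_j=1$, and let $Z=\{y:y<x\}$. For each $j$, the point $y^{(j)}$ obtained from $x$ by setting $m_j=0$ is in $Z$, and $x\notin Z$. So row $x$ of $P_Z^\perp T^\flat P_Z$ has $k$ entries equal to $1$, and $\beta(T^\flat)\ge\sqrt k$. In fact $d=\beta$ for $T^\flat$. For each value $a$ of all the $a$-coordinates, let $C_a$ be the set of points with these $a$-coordinates; it is a chain, ordered lexicographically by $m$. $T^\flat$ acts on $\ell^2(S_k)=\bigoplus_a\ell^2(C_a)$ as the same matrix $T'$ on every summand. By (2) there is an upper triangular $X'$ with $\|T'-X'\|=\beta_{\mathrm{chain}}(T')$,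 and $\bigoplus_aX'\in\operatorname{Alg}S_k$, so $d(T^\flat,\operatorname{Alg}S_k)\le\beta_{\mathrm{chain}}(T')$. If $L\subseteq C_a$ is a lower set of the chain, the lower set $Z$ of $S_k$ generated by $L$ has $Z\cap C_a=L$, so $\beta_{S_k}(T^\flat)\ge\beta_{\mathrm{chain}}(T')$. With $\beta\le d$ we get equality.

The trouble is exactly that $T^\flat$ never changes $a$, so it sees only chains. We must let the operator mix different values of $a$, in a way that lower sets cannot exploit.

## A projection that is small on graphs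

In one level let
$$u=\tfrac1{\sqrt2}\begin{pmatrix}1&1\\1&-1\end{pmatrix},\quad\sigma_x=\begin{pmatrix}0&1\\1&0\end{pmatrix},\quad\chi=\tfrac12\,(1\otimes1+\sigma_x\otimes u)\ \text{ on }\ \mathbf C_a^2\otimes\mathbf C_m^2 .$$
With $h=1/\sqrt2$ and rows and columns ordered $(a,m)=00,01,10,11$,
$$\chi=\tfrac12\begin{pmatrix}1&0&h&h\\0&1&h&-h\\h&h&1&0\\h&-h&0&1\end{pmatrix}.$$
Since $\sigma_x\otimes u$ is a self-adjoint unitary of trace $0$, $\chi$ is a projection of rank $2$. Two features matter. First, each diagonal block in $a$ is $\frac12\cdot1$: inside one value of $a$ it prefers no $m$. Second, suppose one value $m=s(a)$ is picked for each $a$. The compression of $\chi$ to these two coordinates is $\frac12\begin{pmatrix}1&\pm h\\\pm h&1\end{pmatrix}$, of norm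
$$\tfrac12\Big(1+\tfrac1{\sqrt2}\Big)=\cos^2(\pi/8)=\rho^2,\qquad\rho:=\cos(\pi/8)<1 .$$
The Hadamard matrix is what makes this uniform in $s$: with $u=1$ in place of it and $s$ constant, the compression would be $\frac12\begin{pmatrix}1&1\\1&1\end{pmatrix}$, of norm $1$. The next lemma says that the gain multiplies over levels even when $s$ is an arbitrary function of all the $a$'s.

**Lemma 8.** Let $q\ge0$ and let $F\subseteq(\{0,1\}^2)^q$ be a set of points $(a_l,m_l)_{l=1}^q$ containing at most one point for each $a=(a_l)_l$. Then the compression of $\chi^{\otimes q}$ to $\ell^2(F)$ has norm at most $\rho^{2q}$.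

*Proof.* Write the points of $F$ as $(a,s(a))$, with $a$ in a set $A\subseteq\{0,1\}^q$. The compression is the matrix $M$ indexed by $A$ with
$$M_{ab}=\prod_{l=1}^q\chi_{(a_l,s_l(a)),(b_l,s_l(b))} .$$
In one level, $|\chi_{(a,s),(b,t)}|=\frac12\delta_{st}\le\frac12$ if $a=b$, and $=\frac12|u_{st}|=\frac1{2\sqrt2}$ if $a\ne b$. So $|M_{ab}|\le G_{ab}$, where $G$ is the $q$-fold tensor power of $\frac12\begin{pmatrix}1&2^{-1/2}\\2^{-1/2}&1\end{pmatrix}$, with $\|G\|=\rho^{2q}$. For $\xi\in\ell^2(A)$, extending $|\xi|$ by zero to $\{0,1\}^q$,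
$$|\langle M\xi,\xi\rangle|\le\sum_{a,b\in A}G_{ab}|\xi_a||\xi_b|\le\rho^{2q}\|\xi\|^2 .$$
$M$ is self-adjoint, so $\|M\|\le\rho^{2q}$. For $q=0$ the claim is trivial. $\square$

The repaired operator inserts $\chi$ on all levels *below* the level where $E$ acts. On $\ell^2(S_k)$ put
$$A_j=1\otimes\cdots\otimes1_{(\text{level }j)}\otimes\chi_{j-1}\otimes\cdots\otimes\chi_1,\qquad T_j=1\otimes\cdots\otimes1\otimes E_{(\text{level }j)}\otimes\chi_{j-1}\otimes\cdots\otimes\chi_1,\qquad T=\sum_{j=1}^kT_j .$$
$A_j$ is a projection. Since $EE^*=1_a\otimes e_1e_1^*\le1$ and $E^*E=1_a\otimes e_0e_0^*\le1$,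
$$T_jT_j^*\le A_j,\qquad T_j^*T_j\le A_j.\tag{3}$$
We shall see that, below the level where $T_j$ acts, a lower set meets only a graph $m=s(a)$, so $\chi^{\otimes q}$ damps the contribution of level $j$ geometrically. The distance, by contrast, will not be damped.

## Lower sets see only bounded defects of $T$

**Proposition 9.** For every $k$, $\beta_{S_k}(T)\le\dfrac2{1-\rho}$.

*Proof.* Fix a lower set $Z\subseteq S=S_k$ and let $P=P_Z$.

**Step 1. What $Z$ looks like below a prefix.** The purpose is to show that at each level at most one value of $m$ is undecided. For $x\in S$ let $p_j(x)=(a_k,m_k,\dots,a_{j+1},m_{j+1},a_j)$ be the prefix ending in $a_j$. For such a prefix $p$ let $Z_p\subseteq\{0,1\}\times Y$ be the fiber of $Z$ over $p$: the first entry is $m_j$, and $Y$ is the set of coordinates of levels below $j$. Two points with the same prefix $p$ and $m_j=0$, $m_j=1$ respectively are comparable, the first being smaller, whatever their lower coordinates are. Since $Z$ is a lower set, if $Z_p$ meets $\{1\}\times Y$ then $Z_p\supseteq\{0\}\times Y$.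

Call $p$ *split* if $Z_p$ is neither empty nor full. For split $p$ let $\tau(p)$ be the largest $m\in\{0,1\}$ such that $Z_p$ meets $\{m\}\times Y$. Then:

* if $\tau(p)=1$, slice $0$ of $Z_p$ is full, and slice $1$ is neither empty nor full;
* if $\tau(p)=0$, slice $1$ is empty (slice $0$ is nonempty, possibly full).

In both cases, if the slice at $m$ is neither empty nor full, then $m=\tau(p)$.

**Step 2. Three families of sets.** The purpose is to name where entries of $P^\perp T_jP$ can live. Let
$$\Gamma_j=\{x:\ p_i(x)\text{ split and }m_i(x)=\tau(p_i(x))\ \ \forall i\ge j\},$$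
$$D_j=\{x:\ p_i(x)\text{ split }\forall i\ge j,\ m_i=\tau(p_i)\ \forall i>j,\ \tau(p_j)=1,\ m_j=0\},$$
$$U_j=\{x:\ p_i(x)\text{ split }\forall i\ge j,\ m_i=\tau(p_i)\ \forall i>j,\ \tau(p_j)=0,\ m_j=1\}.$$
The same letters denote the coordinate projections. Clearly $\Gamma_1\subseteq\dots\subseteq\Gamma_k$. The $D_j$ are pairwise disjoint: if $j<j'$, elements of $D_j$ have $m_{j'}=\tau(p_{j'})$, and elements of $D_{j'}$ have $m_{j'}\neq\tau(p_{j'})$. The $U_j$ are pairwise disjoint for the same reason.

For example, let $k=2$ and let $Z$ be generated by $(a_2,m_2,a_1,m_1)=(0,1,0,0)$, so $Z=\{(0,0,*,*)\}\cup\{(0,1,0,0)\}$. The prefix $a_2=0$ is split with $\tau=1$; the prefix $a_2=1$ has empty fiber. The prefix $(0,1,0)$ is split with $\tau=0$; $(0,1,1)$ has empty fiber and $(0,0,*)$ full fiber. So $\Gamma_2=\{(0,1,*,*)\}$, $\Gamma_1=\{(0,1,0,0)\}$, $D_2=\{(0,0,*,*)\}$, $U_1=\{(0,1,0,1)\}$, $D_1=U_2=\emptyset$.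

**Step 3. Locating the entries.** The purpose is the identity
$$P^\perp T_jP=P^\perp(\Gamma_jT_jD_j+U_jT_j\Gamma_j)P.\tag{4}$$
We compare entries $(x,y)$ with $x\notin Z$, $y\in Z$; the others vanish on both sides, as do those with $(T_j)_{xy}=0$. So let $(T_j)_{xy}\ne0$. Then $x,y$ agree on levels $>j$ and in $a_j$, with $m_j(y)=0$ and $m_j(x)=1$. For $i\ge j$ the prefix $p_i$ is common to $x$ and $y$, and its fiber contains the point given by $y$ and misses the one given by $x$. So $p_i$ is split. For $i>j$, $x,y$ also share $m_i$, so the slice of $Z_{p_i}$ at this value is neither empty nor full, and $m_i=\tau(p_i)$ by Step 1. At level $j$: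

* if $\tau(p_j)=1$, then $x\in\Gamma_j$ and $y\in D_j$, while $x\notin U_j$;
* if $\tau(p_j)=0$, then $y\in\Gamma_j$ and $x\in U_j$, while $y\notin D_j$.

So the entry is counted exactly once on the right of (4).

**Step 4. Reduction to a positive operator.** The purpose is to use disjointness of the $D_j$ and $U_j$ to remove cross terms. By (4), $P^\perp TP=P^\perp(R_1+R_2)P$ with $R_1=\sum_j\Gamma_jT_jD_j$ and $R_2=\sum_jU_jT_j\Gamma_j$. Since $D_jD_{j'}=0$ and $U_jU_{j'}=0$ for $j\ne j'$, (3) gives
$$R_1R_1^*=\sum_j\Gamma_jT_jD_jT_j^*\Gamma_j\le\Theta,\qquad R_2^*R_2=\sum_j\Gamma_jT_j^*U_jT_j\Gamma_j\le\Theta,\qquad\Theta:=\sum_j\Gamma_jA_j\Gamma_j .$$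
Hence $\|P^\perp TP\|\le2\|\Theta\|^{1/2}$. Without the factors $\chi$ we would have $A_j=1$ and $\Theta=\sum_j\Gamma_j\ge k\,\Gamma_1$, which can have norm $k$; this is what happened to $T^\flat$.

**Step 5. Geometric damping.** The purpose is to show: if $i\le j$ and $\xi\in\operatorname{ran}\Gamma_i$, then
$$\|A_j\xi\|\le\rho^{\,j-i}\|\xi\|.\tag{5}$$
Let $A_{j,i}$ be $\chi$ on levels $i,\dots,j-1$ and the identity on the other levels. It is a projection with $A_j\le A_{j,i}$, so $\|A_j\xi\|^2\le\langle A_{j,i}\xi,\xi\rangle$. Fix the coordinates $v$ of levels $\ge j$ and $y$ of levels $<i$. $A_{j,i}$ is a direct sum over the pairs $(v,y)$, and on each summand it is $\bigotimes_{i\le l<j}\chi_l$. On $\Gamma_i$ we have $m_l=\tau(p_l)$ for $l=j-1,j-2,\dots,i$, and $p_l$ involves only $v$, $a_{j-1},\dots,a_l$ and $m_{j-1},\dots,m_{l+1}$. So, descending from $l=j-1$, all of $m_{j-1},\dots,m_i$ are determined by $v$ and $a=(a_{j-1},\dots,a_i)$: for each $a$ at most one $m$ occurs. Lemma 8 with $q=j-i$ bounds the compression of $\bigotimes\chi_l$ to these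 coordinates by $\rho^{2(j-i)}$. Summing over $(v,y)$, $\langle A_{j,i}\xi,\xi\rangle\le\rho^{2(j-i)}\|\xi\|^2$, which is (5).

**Step 6. Summation.** The purpose is to bound $\|\Theta\|$ by expanding along the increasing chain $\Gamma_1\subseteq\dots\subseteq\Gamma_k$. For $\xi\in\ell^2(S)$ put $\Gamma_0=0$ and $\xi_i=(\Gamma_i-\Gamma_{i-1})\xi\in\operatorname{ran}\Gamma_i$. These are orthogonal, $\sum\|\xi_i\|^2\le\|\xi\|^2$, and $\Gamma_j\xi=\sum_{i\le j}\xi_i$. By (5) and the Cauchy–Schwarz inequality,
$$\|A_j\Gamma_j\xi\|^2\le\Big(\sum_{i\le j}\rho^{j-i}\|\xi_i\|\Big)^2\le\Big(\sum_{i\le j}\rho^{j-i}\Big)\sum_{i\le j}\rho^{j-i}\|\xi_i\|^2\le\frac1{1-\rho}\sum_{i\le j}\rho^{j-i}\|\xi_i\|^2 .$$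
Summing over $j$,
$$\langle\Theta\xi,\xi\rangle=\sum_j\|A_j\Gamma_j\xi\|^2\le\frac1{(1-\rho)^2}\sum_i\|\xi_i\|^2\le\frac1{(1-\rho)^2}\|\xi\|^2 .$$
So $\|\Theta\|^{1/2}\le1/(1-\rho)$ and $\|P^\perp TP\|\le2/(1-\rho)$. $\square$

## A trace functional far from annihilating $T$

To bound a distance from below we use duality: if $\operatorname{tr}(Xf)=0$ for all $X\in\operatorname{Alg}S$, then $\|T-X\|\,\|f\|_1\ge|\operatorname{tr}((T-X)f)|=|\operatorname{tr}(Tf)|$. Start from the density matrix $\bigotimes_l\frac12\chi$. It pairs to $0$ with every $T_j$. Perturb each factor by $\varepsilon$ in the direction of $E^*$: each level gains $\varepsilon/2$ in the pairing, so the total gain is $k\varepsilon/2$. Because $\operatorname{tr}(E\chi)=0$, the trace norm grows only to second order in $\varepsilon$, by a factor at most $e^{k\varepsilon^2/4}$. The quotient $\frac{k\varepsilon}2e^{-k\varepsilon^2/4}$ is largest at $\varepsilon^2=2/k$.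

**Proposition 10.** $d(T,\operatorname{Alg}S_k)\ge\dfrac{\sqrt k}{2\sqrt{2e}}$.

*Proof.* Let $\varepsilon=\sqrt{2/k}$, $g_l=\frac12(1+\varepsilon E^*)\chi$ on $h_l$, $g=\bigotimes_lg_l$ and $f=g-\operatorname{diag}(g)$.

**Step 1. One-level traces.** The purpose is to collect the numbers needed below. The $(a,a)$ block of $\chi$, a $2\times2$ matrix in $m$, is $\frac12\cdot1$, and $E$, $E^*$, $EE^*$ are block diagonal in $a$ with blocks $e_1e_0^*$, $e_0e_1^*$, $e_1e_1^*$. So
$$\operatorname{tr}\chi=2,\qquad\operatorname{tr}(E\chi)=\operatorname{tr}(E^*\chi)=0,\qquad\operatorname{tr}(EE^*\chi)=1,$$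
and the $(a,a)$ block of $g_l$ is $\frac14(1+\varepsilon e_0e_1^*)$.

**Step 2. $f$ annihilates $\operatorname{Alg}S_k$.** The purpose is $\operatorname{tr}(Xf)=\sum_{x\le y}X_{xy}f_{yx}=0$, so we show $f_{yx}=0$ whenever $x\le y$. For $x=y$ this holds by the definition of $f$. Let $x<y$ with leading differing coordinate $m_j$. Then $a_j(x)=a_j(y)=:a$, $m_j(x)=0$, $m_j(y)=1$. The level $j$ factor of $f_{yx}=g_{yx}$ is
$$(g_j)_{(a,1),(a,0)}=\tfrac14\langle(1+\varepsilon e_0e_1^*)e_0,e_1\rangle=\tfrac14\langle e_0,e_1\rangle=0 .$$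

**Step 3. $\|f\|_1\le2\sqrt e$.** The purpose is to bound the denominator of the duality estimate. $(1+\varepsilon E^*)\chi$ has rank at most $2$, and a matrix of rank at most $2$ satisfies $\|\cdot\|_1\le\sqrt2\|\cdot\|_2$. So
$$\|g_l\|_1\le\tfrac{\sqrt2}2\|(1+\varepsilon E^*)\chi\|_2=\tfrac{\sqrt2}2\big(\operatorname{tr}\chi+2\varepsilon\operatorname{Re}\operatorname{tr}(E\chi)+\varepsilon^2\operatorname{tr}(EE^*\chi)\big)^{1/2}=\big(1+\tfrac{\varepsilon^2}2\big)^{1/2}\le e^{\varepsilon^2/4}.$$
The trace norm is multiplicative on tensor products, so $\|g\|_1\le e^{k\varepsilon^2/4}=\sqrt e$. Since $\operatorname{diag}(g)$ is an average of $UgU^*$ over diagonal sign matrices $U$, $\|\operatorname{diag}(g)\|_1\le\|g\|_1$, and $\|f\|_1\le2\sqrt e$.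

**Step 4. $\operatorname{tr}(Tf)=\sqrt{k/2}$.** The purpose is to compute the numerator. $E$ has zero diagonal, so each $T_j$ has, and $\operatorname{tr}(Tf)=\operatorname{tr}(Tg)=\sum_j\operatorname{tr}(T_jg)$. Each $\operatorname{tr}(T_jg)$ is a product over levels, with factors

* $\operatorname{tr}g_l=\frac12[\operatorname{tr}\chi+\varepsilon\operatorname{tr}(E^*\chi)]=1$ for $l>j$;
* $\operatorname{tr}(Eg_j)=\frac12[\operatorname{tr}(E\chi)+\varepsilon\operatorname{tr}(EE^*\chi)]=\varepsilon/2$ at level $j$;
* $\operatorname{tr}(\chi g_l)=\frac12\operatorname{tr}(\chi(1+\varepsilon E^*)\chi)=\frac12[\operatorname{tr}\chi+\varepsilon\operatorname{tr}(E^*\chi)]=1$ for $l<j$.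

The last line is where the damping by $\chi$ costs nothing. Hence $\operatorname{tr}(Tf)=k\varepsilon/2=\sqrt{k/2}$.

By duality, for $X\in\operatorname{Alg}S_k$, $\|T-X\|\ge\sqrt{k/2}\,/\,(2\sqrt e)=\sqrt k/(2\sqrt{2e})$. $\square$

## From $S_k$ back to $\mathcal A\otimes\mathcal A$ and $\mathcal T_n\otimes\mathcal T_n$

*Proof of Theorem 1.* Let $T$ on $\ell^2(S_k)$ be as above, $\iota$ the embedding of $S_k$ in $\mathbf Z_+^2$, and $\tilde T=WTW^*$ as in Lemma 5; it has finite rank. By Lemma 5 and Propositions 9 and 10,
$$d(\tilde T,\mathcal A\otimes\mathcal A)\ge\frac{\sqrt k}{2\sqrt{2e}},\qquad\sup_{P\in\operatorname{Lat}(\mathcal A\otimes\mathcal A)}\|P^\perp\tilde TP\|\le\frac2{1-\cos(\pi/8)} .$$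
The product of $c\sqrt k$ with the second bound is exactly the first bound, so $d(\tilde T,\mathcal A\otimes\mathcal A)\ge c\sqrt k\sup_P\|P^\perp\tilde TP\|$. The supremum is positive: the distance is positive, so $\tilde T\notin\mathcal A\otimes\mathcal A$, and by Lemma 4 some entry $\tilde T_{pq}$ with $p\not\le q$ is nonzero. The lower set $\{p':p'\le q\}$ contains $q$ and not $p$, so its projection has $\|P^\perp\tilde TP\|\ge|\tilde T_{pq}|>0$. Since $k$ is arbitrary, no finite constant serves all operators, and $\mathcal A\otimes\mathcal A$ is not hyperreflexive. $\blacksquare$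

*Proof of Theorem 2.* The upper bound is Proposition 7 with $m=n$. For the lower bound let $k=\lfloor\log_4n\rfloor\ge1$. Then $4^k\le n$, so $\iota(S_k)\subseteq\{0,\dots,n-1\}^2$. The previous proof, with Lemmas 4 and 5 for $\mathcal T_n\otimes\mathcal T_n$, gives an operator with $d\ge c\sqrt k\,\sup_P\|P^\perp\tilde TP\|>0$, so $K(\mathcal T_n\otimes\mathcal T_n)\ge c\sqrt k$. $\blacksquare$

## Copies of $\mathcal T_n\otimes\mathcal T_n$ inside two infinite nests

Half of Theorem 3 is Proposition 7, applied after exchanging the two factors if necessary. For the other half we find $\mathcal T_n$ inside every infinite nest. If there are many atoms we take one vector from each. If there are few, a continuous part supplies $n$ consecutive intervals, but with an auxiliary multiplicity space $K$. To control the lattice we also need a maximal abelian algebra (masa) on $K$. In the statement, $e_{pq}$ are the matrix units of $M_n$, $1\le p,q\le n$.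

**Lemma 11.** Let $\mathcal N$ be an infinite nest on a separable space $H$ and $n\ge1$. There are a space $K$ with a masa $M\subseteq B(K)$ (either $K=\mathbf C=M$, or $K=L^2[0,\frac1n]$ and $M=L^\infty[0,\frac1n]$) and an isometry $V:\mathbf C^n\otimes K\to H$ with

(a) $V(e_{pq}\otimes1)V^*\in\operatorname{Alg}\mathcal N$ for $p\le q$;

(b) $V(1\otimes g)V^*\in\operatorname{Alg}\mathcal N$ for $g\in M$;

(c) for $X\in\operatorname{Alg}\mathcal N$ the $(p,q)$ block of $V^*XV$ is $0$ if $p>q$.

*Proof.* **Case 1: at least $n$ atoms.** Let $N_1<\dots<N_n$ in $\mathcal N$ with atoms $N_p\ominus N_{p-}$, where $N_{p-}=(N_p)_-$. Pick unit vectors $v_p\in N_p\ominus N_{p-}$, and put $K=\mathbf C$, $Ve_p=v_p$. Let $p\le q$ and $N\in\mathcal N$. If $N\ge N_q$, then $v_p\in N_p\subseteq N$, so $v_pv_q^*$ has range in $N$. If $N<N_q$, then $N\le N_{q-}\perp v_q$, so $v_pv_q^*$ vanishes on $N$. Thus $V(e_{pq}\otimes1)V^*=v_pv_q^*\in\operatorname{Alg}\mathcal N$. This is (a), and (b) follows because $g$ is a scalar. For (c), if $p>q$ then $Xv_q\in N_q\le N_{p-}\perp v_p$.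

**Case 2: fewer than $n$ atoms.** We proceed in steps.

**Step 1. A vector orthogonal to all atoms.** The purpose is to find a continuous part. Let $E_0$ be $1$ minus the sum of the atom projections. For $N\in\mathcal N$ and an atom $N'\ominus N'_-$, either $N\ge N'$ and $N$ contains the atom, or $N\le N'_-$ and $N$ is orthogonal to it. If $E_0=0$, every $N$ would be the sum of the atoms it contains, and with finitely many atoms $\mathcal N$ would be finite. So $E_0\ne0$; fix a unit vector $\xi\in E_0H$.

**Step 2. All values are taken.** The purpose is to show that $J=\{\|N\xi\|^2:N\in\mathcal N\}$ is $[0,1]$. It contains $0$ and $1$. It is closed: a convergent sequence in $J$ has a constant or strictly monotone subsequence of values $\|N_i\xi\|^2$. In the monotone case the $N_i$ are themselves monotone, and they converge strongly to their supremum or infimum, which is in $\mathcal N$. Suppose $J\neq[0,1]$, and let $(s,t)$ be a component of the complement, with $s,t\in J$. Put $N_s=\sup\{N:\|N\xi\|^2\le s\}$ and $N_t=\inf\{N:\|N\xi\|^2\ge t\}$. By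 strong convergence of monotone families, $\|N_s\xi\|^2=s$ and $\|N_t\xi\|^2=t$, so $N_s<N_t$. An $N\in\mathcal N$ strictly between them would satisfy $s<\|N\xi\|^2<t$, which is impossible. So $N_s=(N_t)_-$ and $N_t\ominus N_s$ is an atom with $\|(N_t-N_s)\xi\|^2=t-s>0$. This contradicts $\xi\in E_0H$.

**Step 3. A copy of $L^2[0,1]$.** The purpose is to model $\mathcal N$ by the intervals $[0,t]$. If $N\le N'$ have the same value $\|N\xi\|^2=\|N'\xi\|^2$, then $\|(N'-N)\xi\|^2=0$. So for $\|N\xi\|^2=t$ the vector $\xi_t:=N\xi$ depends only on $t$, and $\langle\xi_s,\xi_t\rangle=\min(s,t)=\langle1_{[0,s]},1_{[0,t]}\rangle$. Hence $U1_{[0,t]}=\xi_t$ extends to an isometry $U:L^2[0,1]\to H$. If $\|N\xi\|^2=t$, then $NU1_{[0,s]}=\xi_{\min(s,t)}=U(1_{[0,t]}1_{[0,s]})$, so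
$$NU=U1_{[0,t]},\qquad U^*N=1_{[0,t]}U^*,\qquad N^\perp U=U1_{(t,1]},\tag{6}$$
with indicator functions acting by multiplication.

**Step 4. Definition of $V$ and verification.** The purpose is to check (a)–(c). Let $K=L^2[0,\frac1n]$, $M=L^\infty[0,\frac1n]$ and $V(e_p\otimes h)=U\big(h(\cdot-\frac{p-1}n)\big)$, where the function is supported on the $p$-th interval $[\frac{p-1}n,\frac pn]$. $V$ is an isometry.

(a) For $p\le q$, $V(e_{pq}\otimes1)V^*=U\tau U^*$, where $\tau$ restricts to the $q$-th interval and translates left to the $p$-th. A left translation maps functions supported in $[0,t]$ to functions supported in $[0,t]$. So by (6), for $\|N\xi\|^2=t$, $N^\perp U\tau U^*N=U1_{(t,1]}\tau1_{[0,t]}U^*=0$.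

(b) $V(1\otimes g)V^*=U\tilde gU^*$ with $\tilde g$ the $\frac1n$-periodic extension of $g$ acting by multiplication; by (6) it commutes with every $N\in\mathcal N$.

(c) Let $p>q$ and pick $N\in\mathcal N$ with $\|N\xi\|^2=q/n$. By (6), $N$ contains $V(e_q\otimes K)$ and is orthogonal to $V(e_p\otimes K)$. Since $XN\subseteq N$, the $(p,q)$ block of $V^*XV$ is $0$. $\square$

*Proof of Theorem 3.* If one nest is finite, use Proposition 7. Let both be infinite, let $n\ge4$, let $V_i,K_i,M_i$ be as in Lemma 11 for $\mathcal N_i$, and put $\mathcal B=\operatorname{Alg}\mathcal N_1\bar\otimes\operatorname{Alg}\mathcal N_2$, $K=K_1\otimes K_2$, $M=M_1\bar\otimes M_2$. Here $K=L^2(\Omega)$ and $M=L^\infty(\Omega)$, with $\Omega$ a product of intervals or points, so $M$ is a masa: $M'=M$. After rearranging factors, $V=V_1\otimes V_2$ is an isometry from $\mathbf C^n\otimes\mathbf C^n\otimes K$. Index $\mathbf C^n\otimes\mathbf C^n$ by $x\in\{1,\dots,n\}^2$ with the product order. For $T\in B(\mathbf C^n\otimes\mathbf C^n)$ let $\tilde T=V(T\otimes1)V^*$.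

**Step 1. Distances do not drop.** The purpose is $d(\tilde T,\mathcal B)\ge d(T,\mathcal T_n\otimes\mathcal T_n)$. For $X=X_1\otimes X_2$ with $X_i\in\operatorname{Alg}\mathcal N_i$, the $(x,y)$ block of $V^*XV$ is the tensor product of the $(x_1,y_1)$ block of $V_1^*X_1V_1$ and the $(x_2,y_2)$ block of $V_2^*X_2V_2$. By (c) it vanishes unless $x\le y$. By weak-$*$ continuity this holds for every $X\in\mathcal B$. Fix a unit vector $\eta\in K$ and put $X'=(1\otimes\eta^*)V^*XV(1\otimes\eta)$. Then $X'\in\mathcal T_n\otimes\mathcal T_n$ by Lemma 4. Since $V^*\tilde TV=T\otimes1$, the same compression takes $\tilde T$ to $T$, so $\|\tilde T-X\|\ge\|T-X'\|$.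

**Step 2. Invariant projections become families of lower sets.** The purpose is to describe $V^*PV$ for $P\in\operatorname{Lat}\mathcal B$. By (a), $V(e_{xy}\otimes1)V^*\in\mathcal B$ for $x\le y$, where $e_{xy}=e_{x_1y_1}\otimes e_{x_2y_2}$. In particular $V(e_{xx}\otimes1)V^*\in\mathcal B$ and their sum $VV^*\in\mathcal B$. By (b), $V(1\otimes g)V^*\in\mathcal B$ for $g=g_1\otimes g_2$, and by linearity and weak-$*$ closure for all $g\in M$. $P$ commutes with all self-adjoint elements of $\mathcal B$, hence with $VV^*$, with $V(e_{xx}\otimes1)V^*$ and with $V(1\otimes g)V^*$ for $g=g^*\in M$. Since $P$ commutes with $VV^*$, $V^*PV$ is a projection, and it commutes with $e_{xx}\otimes1$ and $1\otimes g$. So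
$$V^*PV=\sum_xe_{xx}\otimes P_x,\qquad P_x\in M'=M,\quad P_x=1_{S_x}\ \text{for measurable }S_x\subseteq\Omega .$$
For $x\le y$, $P^\perp V(e_{xy}\otimes1)V^*P=0$. Multiplying by $V^*$ on the left and $V$ on the right gives $e_{xy}\otimes(1-P_x)P_y=0$, that is, $S_y\subseteq S_x$ a.e. There are finitely many pairs, so for a.e. $\omega$ the set $Z(\omega)=\{x:\omega\in S_x\}$ is a lower set.

**Step 3. Defects do not grow.** The purpose is to compare the two suprema. Since $P$ commutes with $VV^*$,
$$P^\perp\tilde TP=V\,(V^*P^\perp V)(T\otimes1)(V^*PV)\,V^*=V\Big(\sum_{x,y}T_{xy}e_{xy}\otimes(1-P_x)P_y\Big)V^* .$$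
The operator in parentheses is multiplication by the matrix function $\omega\mapsto P_{Z(\omega)}^\perp TP_{Z(\omega)}$, so
$$\|P^\perp\tilde TP\|=\operatorname*{ess\,sup}_\omega\|P_{Z(\omega)}^\perp TP_{Z(\omega)}\|\le\sup_{Q\in\operatorname{Lat}(\mathcal T_n\otimes\mathcal T_n)}\|Q^\perp TQ\| .$$

**Step 4. Conclusion.** The purpose is to contradict a finite constant. If $C$ were a hyperreflexivity constant for $\mathcal B$, then Steps 1 and 3 would give, for every $T$,
$$d(T,\mathcal T_n\otimes\mathcal T_n)\le d(\tilde T,\mathcal B)\le C\sup_{P\in\operatorname{Lat}\mathcal B}\|P^\perp\tilde TP\|\le C\sup_{Q\in\operatorname{Lat}(\mathcal T_n\otimes\mathcal T_n)}\|Q^\perp TQ\| ,$$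
so $C\ge K(\mathcal T_n\otimes\mathcal T_n)\ge c\sqrt{\lfloor\log_4n\rfloor}$ by Theorem 2. This holds for every $n\ge4$, so no finite $C$ exists and $\mathcal B$ is not hyperreflexive. $\blacksquare$
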